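# Closed ideals of $L^1(w,\mathbb R^+)$ for log-concave weights that decay faster than every exponential

## 1. All nonzero closed ideals are standard

Write $\mathbb R^+=[0,\infty)$. A *weight* is a positive continuous function $w$ on $\mathbb R^+$, and $L^1(w)=L^1(w,\mathbb R^+)$ is the space of measurable $f$ on $\mathbb R^+$ with $\|f\|=\int_0^\infty|f(x)|\,w(x)\,dx<\infty$, with the product $(f*g)(x)=\int_0^xf(x-y)g(y)\,dy$.

**Theorem 1.** Let $w$ be a weight such that $\log w$ is concave and $x^{-1}\log w(x)\to-\infty$ as $x\to\infty$. Then every nonzero closed ideal of $L^1(w,\mathbb R^+)$ is of the form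
$$M_a=\{f\in L^1(w,\mathbb R^+): f=0\text{ a.e. on }[0,a]\}\qquad\text{for some }a\ge0 .$$
In particular $\overline{f*L^1(w)}=M_{\alpha(f)}$ for every $f\ne0$, where $\alpha(f)=\inf\operatorname{supp}f$.

Let us unpack this. Put $w=e^{-\varphi}$. The hypotheses say that $\varphi$ is convex and *superlinear*, that is, $\varphi(x)/x\to\infty$: the weight decays faster than every exponential. A typical case is $w(x)=e^{-x-x^2/2}$. We may divide $w$ by $w(0)$, which only multiplies the norm by a constant; so assume $w(0)=1$, that is, $\varphi(0)=0$. Convexity then gives $\varphi(x)\le\frac{x}{x+y}\varphi(x+y)$ and $\varphi(y)\le\frac y{x+y}\varphi(x+y)$ (for $x+y>0$), and adding, $\varphi(x)+\varphi(y)\le\varphi(x+y)$. So $w(x+y)\le w(x)w(y)$, and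
$$\|f*h\|\le\iint|f(x)||h(y)|\,w(x+y)\,dx\,dy\le\|f\|\,\|h\| .$$
Thus $L^1(w)$ is a commutative Banach algebra.

Each $M_a$ is a closed ideal. It is closed because a norm-convergent sequence has an a.e. convergent subsequence. It is an ideal because for $x\le a$ the value $(f*h)(x)$ uses only the values of $f$ on $[0,a]$. These ideals are called *standard*; note that $M_0=L^1(w)$. A closed ideal that is neither $\{0\}$ nor some $M_a$ is *non-standard*.

The problem asks whether some weight with $\log w$ concave and $x^{-1}\log w(x)\to-\infty$ admits non-standard ideals. Theorem 1 answers: no. The only feature of $f$ that the closed ideal generated by $f$ can see is where $f$ starts. If $\alpha(f)=0$, for instance if $f=1_{[0,1]}$, then the functions $f*h$ are dense, whatever else $f$ does.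

For a nonzero complex Borel measure $\mu$ on $\mathbb R^+$, finite on compact sets, we also write $\alpha(\mu)=\inf\operatorname{supp}\mu$. For example, $\alpha(\delta_2-5\delta_3)=2$ and $\alpha(1_{[1,4]})=1$. The support is closed, so $\alpha(\mu)=0$ means $|\mu|([0,\varepsilon))>0$ for every $\varepsilon>0$.

## 2. Exponential decay gives non-standard ideals

The decay hypothesis cannot be dropped, and this is quick to see.

**Theorem 2.** For $\log w$ concave, all nonzero closed ideals of $L^1(w,\mathbb R^+)$ are standard if and only if $x^{-1}\log w(x)\to-\infty$.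

"If" is Theorem 1.

*Proof of "only if".* Let $w=e^{-\varphi}$ with $\varphi$ convex. The slopes of $\varphi$ are nondecreasing, so $c=\lim\varphi(x)/x$ exists in $(-\infty,\infty]$ and equals the limit of the slopes. Suppose $c<\infty$. All slopes are at most $c$, so $\varphi(x)\le\varphi(0)+cx$, that is, $e^{-cx}\le e^{\varphi(0)}w(x)$. Hence
$$\chi(f)=\int_0^\infty f(x)e^{-cx}\,dx$$
is a bounded nonzero linear functional on $L^1(w)$. It is multiplicative, since $e^{-c(x+y)}=e^{-cx}e^{-cy}$. So $\ker\chi$ is a closed ideal of codimension $1$, and it is not $\{0\}$. A standard ideal has codimension $0$ (if $a=0$) or $\infty$ (if $a>0$, since $L^1(w)/M_a$ is $L^1[0,a]$ up to an equivalent norm). So $\ker\chi$ is non-standard. $\square$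

When $\varphi$ is superlinear this construction is unavailable: $|e^{-\lambda x}|\le Cw(x)$ would give $\varphi(x)\le\log C+x\operatorname{Re}\lambda$ for all $x$. What has to be shown is that nothing else takes its place.

## 3. Duality: a homogeneous convolution equation

The dual of $L^1(w)$ is $\{g:\ g/w\in L^\infty\}$ with the pairing $\int fg$. A closed ideal is determined by its annihilator, by Hahn–Banach, so we study functions $g$ that annihilate an ideal. The whole problem reduces to the following statement.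

**Theorem A.** Let $\varphi:\mathbb R^+\to\mathbb R$ be continuous and convex with $\varphi(x)/x\to\infty$. Let $\mu$ be a complex measure with $\int e^{-\varphi}d|\mu|<\infty$ and $\alpha(\mu)=0$. Let $g$ be a Borel function with $|g|\le Ce^{-\varphi}$ and
$$\int_{\mathbb R^+}g(x+y)\,d\mu(x)=0\qquad\text{for a.e. }y\ge0. \tag{1}$$
Then $g=0$ a.e.

The integral in (1) converges absolutely. Indeed, $\varphi(x+y)-\varphi(x)$ is bounded below for $x,y\ge0$: if $\varphi$ is nondecreasing on $[x_1,\infty)$, the difference is $\ge0$ for $x\ge x_1$, and for $x\le x_1$ it is at least $\min\varphi-\max_{[0,x_1]}\varphi$.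

*Proof of Theorem 1 from Theorem A.* Let $w=e^{-\varphi}$, let $I\neq\{0\}$ be a closed ideal, and put $a=\inf\{\alpha(f):0\ne f\in I\}$. Then $I\subset M_a$. Let $g$ annihilate $I$; choose a Borel representative with $|g|\le Cw$. Take $0\ne f\in I$ and put $b=\alpha(f)$. For every $h\in L^1(w)$ the function $f*h$ is in $I$, so
$$0=\int(f*h)\,g=\int_0^\infty h(y)\Big(\int_0^\infty f(x)g(x+y)\,dx\Big)dy .$$
Fubini applies because $|g(x+y)|\le Cw(x+y)\le Cw(x)w(y)$. The inner integral is at most $C\|f\|w(y)$ in absolute value, so it defines an element of the dual; that element annihilates all $h$, so $\int f(x)g(x+y)\,dx=0$ for a.e. $y\ge0$.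

Now move the starting point of $f$ to $0$. Put $f_b(x)=f(x+b)$, $g_b(x)=g(x+b)$, $\varphi_b(x)=\varphi(x+b)$. Then $\varphi_b$ is convex, continuous and superlinear, $\int|f_b|e^{-\varphi_b}=\int_b^\infty|f|w<\infty$, $\alpha(f_b)=0$, $|g_b|\le Ce^{-\varphi_b}$, and, since $f=0$ a.e. on $[0,b]$, $\int f_b(x)g_b(x+y)\,dx=0$ for a.e. $y\ge0$. Theorem A with $d\mu=f_b\,dx$ gives $g=0$ a.e. on $[b,\infty)$. Let $f$ vary in $I$ so that $b\to a$: then $g=0$ a.e. on $(a,\infty)$, so $g$ annihilates $M_a$. Every functional that annihilates $I$ annihilates $M_a$, and $I$ is closed, so $M_a\subset I$. Hence $I=M_a$.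

For the last assertion recall Titchmarsh's theorem: $\alpha(f*h)=\alpha(f)+\alpha(h)$ for nonzero $f,h$. It shows that $\overline{f*L^1(w)}$ is a nonzero closed ideal, contained in $M_{\alpha(f)}$, and that its element $f*h$ with $\alpha(h)=0$ starts exactly at $\alpha(f)$. So its value of $a$ is $\alpha(f)$. $\square$

From here on we prove Theorem A.

## 4. Equation (1) for simple measures, and the loss of the Laplace transform

*One point.* If $\mu=\delta_0$, then (1) says $g=0$ a.e.

*Two points.* Let $\mu=\delta_0+\kappa\delta_1$. Then $g(y)=-\kappa g(y+1)$ a.e., and by iteration $|g(y)|\le C|\kappa|^ke^{-\varphi(y+k)}$ for all $k$. This tends to $0$ because $\varphi$ is superlinear. With $\varphi(x)=\lambda x$ the conclusion fails: for $\kappa=-e^{\lambda}$ the function $g(y)=e^{-\lambda y}$ solves (1).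

*An interval.* Let $d\mu=1_{[0,1]}dx$. Then $\int_y^{y+1}g=0$ for all $y\ge0$ by continuity. Differentiating, $g(y+1)=g(y)$ a.e., and a periodic function bounded by $Ce^{-\varphi}$ is $0$ a.e.

*Compact support.* Let $\operatorname{supp}\mu\subset[0,X]$. Here the Laplace transform solves the problem, and the calculation is the model for what follows. Put
$$F(z)=\int e^{-zx}d\mu(x),\qquad\Gamma(z)=\int_0^\infty g(u)e^{zu}du .$$
Both are entire; for $\Gamma$ this uses $|g|\le Ce^{-\varphi}$ with $\varphi$ superlinear. In the product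
$$\Gamma(z)F(z)=\int\int_0^\infty g(u)e^{z(u-x)}\,du\,d\mu(x)$$
put $t=x-u$ where $u<x$ and $t=u-x$ where $u>x$. This gives
$$\Gamma F=A+B,\quad A(z)=\int_0^\infty e^{-zt}\Big(\int_{[t,\infty)}g(x-t)\,d\mu(x)\Big)dt,\quad B(z)=\int_0^\infty e^{zt}\Big(\int g(x+t)\,d\mu(x)\Big)dt .$$
By (1), $B=0$. Now $A$ is an integral over $t\in[0,X]$ of $e^{-zt}$ against a bounded function, so $A$ and $F$ are entire of exponential type, and $F\not\equiv0$. An entire quotient of two entire functions of exponential type is again of exponential type, so $\Gamma=A/F$ is. Also, $\Gamma(iy)$ is a Fourier transform of $g\in L^1\cap L^2$. By Paley–Wiener, $g$ vanishes outside a bounded interval. Suppose $g\ne0$ and let $T=\sup\operatorname{supp}g>0$. The convolution of $\mu$ with $t\mapsto g(-t)$, which is supported in $[-T,0]$ and starts at $-T$, is a function $k$; by Titchmarsh's theorem for compactly supported measures it starts at $-T+\alpha(\mu)=-T$. But for $t\ge0$ we have $k(-t)=\int g(x+t)\,d\mu(x)=0$ for a.e. $t$, so $k$ vanishes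 a.e. on $(-\infty,0]$. This is a contradiction, so $g=0$.

*Where this stops.* In general $\mu$ has no Laplace transform. Take $\varphi(x)=x+x^2/2$ and $d\mu=e^{x^2/2}dx$. Then $\int e^{-\varphi}d\mu=\int e^{-x}dx=1$, but $\int e^{-sx}d\mu(x)=\infty$ for every real $s$. So $F$ does not exist on any half-plane. A bound on $|\Gamma|$ taken directly from $|g|\le e^{-\varphi}$ does not help either: for this $\varphi$ it only gives growth like $e^{s^2/2}$ in $s=\operatorname{Re}z$, and a Phragmén–Lindelöf argument in the right half-plane needs less than exponential growth.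

The natural remedy is to truncate $\mu$. To see what that costs we first normalize and set up notation.

## 5. Normalization, the conjugate function, and first bounds

**Step 1 (normalization).** *The aim is to make all slopes of $\varphi$ at least $1$ and the constants equal to $1$.* Let $c$ be the right derivative of $\varphi$ at $1$. Replace $\varphi$ on $[0,1]$ by the tangent line $\varphi(1)+c(x-1)$. The new function is convex and continuous, it is $\le$ the old one, and it differs from it by a bounded amount. So $|g|\le Ce^{-\varphi}$ and $\int e^{-\varphi}d|\mu|<\infty$ persist, and all slopes are now $\ge c$. Next replace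
$$(\mu,\;g,\;\varphi)\quad\text{by}\quad\big(e^{-(c-1)x}\mu,\;\;e^{(c-1)x}g,\;\;\varphi-(c-1)x-\varphi(0)\big).$$
The left side of (1) is multiplied by $e^{(c-1)y}$. The quantities $\int e^{-\varphi}d|\mu|$ and $\sup|g|e^{\varphi}$ change by constant factors only. Superlinearity, $\alpha(\mu)=0$ and the conclusion $g=0$ a.e. are unaffected. Finally multiply $\mu$ (which is nonzero) and $g$ by constants. So we may assume
$$\varphi(0)=0,\qquad\text{all slopes of }\varphi\text{ are}\ge1,\qquad\int e^{-\varphi}d|\mu|=1,\qquad|g|\le e^{-\varphi}. \tag{2}$$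
After Step 1, $\varphi$ is linear with slope $1$ on $[0,1]$.

**Step 2 (convex duality).** *The aim is to fix the notation that measures the growth of $\Gamma$ and selects the truncation.* Let $\tau(x)$ be the right derivative of $\varphi$ at $x$. It is nondecreasing, $\tau(0)=1$, $\tau\ge1$, $\tau(x)\to\infty$, and
$$\varphi(y)\ge\varphi(x)+\tau(x)(y-x)\qquad(x,y\ge0). \tag{3}$$
The conjugate function is $\varphi^*(s)=\sup_{x\ge0}(sx-\varphi(x))$. It is finite because $\varphi$ is superlinear; it is convex and hence continuous; and it is nondecreasing. Since $\varphi(x)\ge x$ with equality at $0$, $\varphi^*(1)=0$. Since $\varphi^*(s)\ge sx-\varphi(x)$ for each fixed $x$, $\varphi^*(s)/s\to\infty$.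

For $s\ge1$ let
$$N_s=\{x\ge0:\tau(x)\le s\},$$
a bounded interval starting at $0$. On $N_s$ the function $\varphi(x)-sx$ has right derivative $\tau(x)-s\le0$, so it is nonincreasing there, and hence $\le0$. Let $X=\sup N_s$. Then $sx-\varphi(x)$ increases (weakly) up to $X$ and decreases after $X$, so $sX-\varphi(X)=\varphi^*(s)$.

*Example.* The function $\varphi(x)=x+x^2/2$ satisfies $\varphi(0)=0$ and has slopes $\ge1$. Here $\tau(x)=1+x$, $N_s=[0,s-1]$, and $\varphi^*(s)=(s-1)^2/2$ for $s\ge1$.

**Step 3 (bounds for $\Gamma$ and the truncated transforms).** *The aim is three pointwise bounds.* Put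
$$F^s(z)=\int_{N_s}e^{-zx}d\mu(x),\qquad\Gamma(z)=\int_0^\infty g(u)e^{zu}du .$$
For fixed $s$, $F^s$ is entire, since $|\mu|(N_s)<\infty$ and $N_s$ is bounded; $\Gamma$ is entire too.

For real $s<S$, with $S\ge1$, we have $su-\varphi(u)\le\varphi^*(S)-(S-s)u$. Integrating with $s=\operatorname{Re}z$,
$$|\Gamma(z)|\le\frac{e^{\varphi^*(S)}}{S-\operatorname{Re}z}\quad(\operatorname{Re}z<S),\qquad|\Gamma(z)|\le1\quad(\operatorname{Re}z\le0). \tag{4}$$
The second bound is the first with $S=1$.

Since $\varphi(x)\le sx$ on $N_s$,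
$$|F^s(z)|\le\int_{N_s}e^{-sx}d|\mu|\le\int e^{-\varphi}d|\mu|=1\qquad(\operatorname{Re}z\ge s). \tag{5}$$

Finally let $s\ge S$, $\operatorname{Re}z=s$, $X_0=\sup N_S$. A point $x\in N_s\setminus N_S$ satisfies $x\ge X_0$, and $\varphi(\cdot)-s\,\cdot$ is nonincreasing on $[0,x]\subset N_s$. So $\varphi(x)-sx\le\varphi(X_0)-sX_0=-\varphi^*(S)-(s-S)X_0\le-\varphi^*(S)$. Writing $e^{-sx}=e^{\varphi(x)-sx}e^{-\varphi(x)}$ and integrating,
$$|F^s(z)-F^S(z)|\le e^{-\varphi^*(S)}\qquad(\operatorname{Re}z=s\ge S). \tag{6}$$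

## 6. One fixed truncation works on one line; let it move with $\operatorname{Re}z$

Truncate $\mu$ to $[0,X]$, with transform $F_X(z)=\int_{[0,X]}e^{-zx}d\mu(x)$, and repeat the computation of Section 4. We get $\Gamma F_X=A_X+B_X$ with
$$A_X(z)=\int_0^\infty e^{-zt}\int_{[t,X]}g(x-t)\,d\mu(x)\,dt,\qquad B_X(z)=\int_0^\infty e^{zt}\int_{[0,X]}g(x+t)\,d\mu(x)\,dt .$$
By (1) we may replace the inner integral of $B_X$ by $-\int_{x>X}g(x+t)\,d\mu(x)$. By (3), with $s=\operatorname{Re}z$,
$$|e^{-zt}g(x-t)|\le e^{-\varphi(x)}e^{-(s-\tau(x))t},\qquad|e^{zt}g(x+t)|\le e^{-\varphi(x)}e^{-(\tau(x)-s)t}. $$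
The first bound decays in $t$ when $\tau(x)<s$, which we want for all $x\le X$. The second decays when $\tau(x)>s$, which we want for all $x>X$. So a fixed $X$ is right only for $s\approx\tau(X)$. Away from that line the bounds are very poor. For $\varphi(x)=x+x^2/2$ and $X<x<s-1$, the largest value over $t$ of $st-\varphi(x+t)$ is $\varphi^*(s)-sx$ (attained at $x+t=s-1$), so the tail term is bounded only by
$$e^{-\varphi(x)}\cdot e^{\varphi^*(s)-sx+\varphi(x)}=e^{-\varphi(x)}\cdot e^{(s-1-x)^2/2}.$$
On a circle $|z|=r$ the abscissa $s$ goes up to $r$, so $\log$ of this bound is of size $r^2$. As we shall see in Section 10, one can afford only $o(r)$.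

The way past this is to *let the truncation depend on the point*: at $z$ with $\operatorname{Re}z=s$, use $F^s$, so that $\{\tau\le s\}$ goes into $A$ and $\{\tau>s\}$ into $B$. This has two costs.

First, integrating the two exponentials in $t$ produces $|s-\tau(x)|^{-1}$, which is not integrable in $s$. If we measure in $L^2$ along the vertical line by Plancherel, we get $|s-\tau(x)|^{-1/2}$ instead, and this *is* locally integrable in $s$. So $\Gamma F^s$ will be controlled on average over an area (Section 9).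

Second, $z\mapsto F^{\operatorname{Re}z}(z)$ is not analytic, so lower bounds for it do not come from potential theory. But (6) compares it with the analytic function $F^S$ for one fixed $S$, with error $e^{-\varphi^*(S)}$. If $\varphi^*(S)=2R$, the comparison is good wherever $|F^S|\ge e^{-R}$. We shall find a whole arc $|z|=r$, $\operatorname{Re}z>S$, with $R<r<2R$, on which this holds at every point (Section 8). Left of $\operatorname{Re}z=S$ we use (4), which gives $\log|\Gamma|\lesssim2R$. That is too large on a full arc, but the arc there has $\cos\theta\le S/r$, and $S=o(R)$.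

## 7. Choosing the radii $R_n$

**Step 4 (a lower bound on the real axis).** *The aim is to turn $\alpha(\mu)=0$ into a statement that the transform is not too small.*

**Lemma 1.** Let $F_1(x)=\int_{[0,1]}e^{-xt}d\mu(t)$. For each $c\in(0,1)$ there are arbitrarily large $x$ with $|F_1(x)|\ge e^{-cx}$.

*Proof.* Otherwise $e^{cx}F_1(x)$ is bounded on $[0,\infty)$. Let $h(z)=\int_{[0,c)}e^{z(c-t)}d\mu(t)$, an entire function of exponential type, bounded for $\operatorname{Re}z\le0$. For $x\ge0$,
$$e^{cx}F_1(x)-h(x)=\int_{[c,1]}e^{x(c-t)}d\mu(t)$$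
is bounded, so $h$ is bounded on $[0,\infty)$. It is also bounded on the imaginary axis. Phragmén–Lindelöf in each of the two quadrants of the right half-plane (opening $\pi/2$, exponential type) shows that $h$ is bounded there, so $h$ is bounded on $\mathbb C$ and hence constant. By dominated convergence $h(x)\to0$ as $x\to-\infty$, since $c-t>0$ on $[0,c)$. So $h\equiv0$. By uniqueness of Fourier transforms, $\mu|_{[0,c)}=0$, which contradicts $\alpha(\mu)=0$. $\square$

**Step 5 (parameters).** *The aim is to fix $R_n$, $S_n$ and a point where $F^{S_n}$ is not small.* By Lemma 1 with $c=1/n$, $n\ge2$, choose $R_n\to\infty$, as large as needed below, with $|F_1(4R_n)|\ge e^{-4R_n/n}$. Since $\varphi^*$ is continuous, $\varphi^*(1)=0$ and $\varphi^*\to\infty$, choose $S_n\ge1$ with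
$$\varphi^*(S_n)=2R_n .$$
Since $\varphi^*$ is finite everywhere and nondecreasing, $S_n\to\infty$. Moreover $S_n/R_n=2S_n/\varphi^*(S_n)\to0$. (In the example, $S=1+2\sqrt R$.) Drop the index and write $R=R_n$, $S=S_n$, $F_0=F^S$,
$$H=\{\operatorname{Re}z>S\},\qquad p=-\log|F_0|,\qquad x_0=4R,\qquad P=p(x_0).$$
By (5), $p\ge0$ on $H$. It is superharmonic there, and continuous with values in $[0,\infty]$.

For large $n$ we have $S\ge\tau(1)$, so $[0,1]\subset N_S$, and $S\le4R$. On $N_S\setminus[0,1]$ the slopes of $\varphi$ are $\le S\le4R$, so $\varphi(x)-4Rx\le\varphi(1)-4R$, and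
$$|F_0(4R)-F_1(4R)|\le\int_{N_S\setminus[0,1]}e^{\varphi(x)-4Rx}e^{-\varphi(x)}d|\mu|(x)\le e^{\varphi(1)-4R}.$$
Since $n\ge2$, this is at most $\frac12e^{-4R/n}$ as soon as $2R\ge\varphi(1)+\log2$. Hence $|F_0(4R)|\ge\frac12e^{-4R/n}$, that is, $P\le4R/n+\log2$, and so
$$P=P_n=o(R_n). \tag{7}$$
From now on $n$ is so large that $R\ge1$, $1\le S\le R/2$ and $2268\,P\le R/4$. The constant $2268$ comes from (9).

## 8. Two estimates for $p=-\log|F_0|$

**Step 6 (mean estimate).** *The aim is to show that $p$ is $O(P)$ on average over the arcs $|z|=r$, $R<r<2R$, $\operatorname{Re}z>S$.* Let $S<s<2R$. We first note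
$$P\ge\frac1\pi\int_{-\infty}^\infty p(s+iy)\,\frac{x_0-s}{(x_0-s)^2+y^2}\,dy .$$
Indeed, for $m>0$ let $u_m=\max(\log|F_0|,-m)$, which is continuous and subharmonic near $\{\operatorname{Re}z\ge s\}$ with $-m\le u_m\le0$. Its difference with the Poisson integral of its values on $\operatorname{Re}z=s$ is bounded, subharmonic for $\operatorname{Re}z>s$, and $0$ on the line; so it is $\le0$ by Phragmén–Lindelöf. Thus $-P\le u_m(x_0)$ is at most the Poisson integral of $u_m$ at $x_0$. Let $m\to\infty$ and use monotone convergence.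

Put $d=x_0-s\in[2R,4R]$. For $|y|\le2R$ we have $d/(d^2+y^2)\ge d/(d^2+4R^2)$, which is decreasing in $d\ge2R$ and equals $1/(5R)$ at $d=4R$. So $\int_{|y|\le2R}p(s+iy)\,dy\le5\pi RP$. Integrate over $s\in(S,2R)$: the integral of $p$ over the rectangle $S<\operatorname{Re}z<2R$, $|\operatorname{Im}z|\le2R$ is at most $10\pi R^2P$. The rectangle contains $\{z\in H:R<|z|<2R\}$. In polar coordinates $r\,dr\,d\theta$ with $r\ge R$ this gives
$$\int_R^{2R}\Big(\int_{\{|\theta|<\pi/2:\ r\cos\theta>S\}}p(re^{i\theta})\,d\theta\Big)dr\le10\pi RP . \tag{8}$$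

**Step 7 (projection estimate).** *The aim is to show that most circles $|z|=r$ avoid the set where $p>R$ entirely.* An averaged bound cannot do this, since $p$ is $+\infty$ at each zero of $F_0$. Let
$$E=\{z\in H:R<|z|<2R,\ p(z)>R\},\qquad E^*=\{|z|:z\in E\}.$$
We claim
$$|E^*|\le2268\,P . \tag{9}$$
The proof is in the spirit of Hall's lemma: we build a potential $U$ of a mass on $E$ that is bounded in $H$ but is large at $x_0$ if $E^*$ is large, and compare it with $p$.

*The mass.* $E$ is open, so if $re^{i\theta}\in E$, then $r'e^{i\theta}\in E$ for all $r'$ near $r$. The set $E^*$ is open; we may assume it is nonempty. Given $\kappa>0$, choose a finite union $L$ of disjoint compact intervals in $E^*$ with $|L|\ge|E^*|-\kappa$. By compactness we can subdivide $L$ into finitely many compact intervals $J_i$ with disjoint interiors, each with an angle $\theta_i$ such that $re^{i\theta_i}\in E$ for all $r\in J_i$. Put $J=\bigcup J_i$, $\zeta(r)=re^{i\theta_i}$ for $r\in J_i$ (choosing either angle at common endpoints),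 $\rho(r)=\operatorname{Re}\zeta(r)-S>0$, and let $K\subset E$ be the compact union of the segments $\{re^{i\theta_i}:r\in J_i\}$.

*The potential.* With $a=\operatorname{Re}z-S$ define
$$U(z)=\int_J\frac1{\rho(r)}\cdot\frac12\log\Big(1+\frac{4a\,\rho(r)}{|z-\zeta(r)|^2}\Big)dr,\qquad z\in H .$$
If $\zeta'$ is the reflection of $\zeta$ in $\partial H$, then $|z-\zeta'|^2=|z-\zeta|^2+4a\rho$. So $\frac12\log(1+4a\rho/|z-\zeta|^2)=\log|z-\zeta'|-\log|z-\zeta|$ is the Green function of $H$ with pole $\zeta$. Hence $U$ is harmonic on $H\setminus K$. Since $\log(1+q)\le q$, the integrand is at most $2a/|z-\zeta(r)|^2$. As $K$ is a compact subset of $H$, $U(z)\to0$ as $z$ tends to $\partial H$ or to $\infty$ in $H$.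

*Upper bound: $U\le M:=42$ on $H$.* Fix $z$ and put $t=r-|z|$. Then $|z-\zeta(r)|\ge|t|$. Split $J$ by the size of $\rho=\rho(r)$.

- If $\rho\ge2a$, then $|z-\zeta|\ge\rho-a\ge a$. The integrand is $\le2a/|z-\zeta|^2\le2a/\max(t^2,a^2)$, and the integral of this over $t\in\mathbb R$ is $2a\big(\frac{2}{a}+\frac2a\big)=8$.
- If $\rho\le a/2$, then $|z-\zeta|\ge a/2$. The integrand is $\le2a/\max(t^2,a^2/4)$, with integral $2a\big(\frac4a+\frac4a\big)=16$.
- If $a/2<\rho<2a$, then $\frac1{2\rho}<\frac1a$ and $4a\rho<8a^2$. The integrand is $\le a^{-1}\log(1+8a^2/t^2)$, and since $\int_{\mathbb R}\log(1+\beta^2/t^2)\,dt=2\pi\beta$ for $\beta>0$, its integral is $2\pi\sqrt8<18$.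

The sum is less than $42$.

*Lower bound at $x_0=4R$.* Here $a=4R-S$ satisfies $3R\le a\le4R$; also $2R\le|x_0-\zeta|\le6R$ since $R\le|\zeta|\le2R$, and $\rho\le2R$. So $q=4a\rho/|x_0-\zeta|^2\le8$, and $\log(1+q)\ge q/(1+q)\ge q/9$. The integrand is
$$\frac{\log(1+q)}{2\rho}\ge\frac{2a}{9|x_0-\zeta|^2}\ge\frac{6R}{9\cdot36R^2}=\frac1{54R},$$
so $U(x_0)\ge|J|/(54R)$.

*Comparison.* The function $p/R-U/M$ is superharmonic on $H\setminus K$. On $E\setminus K$ it is positive, since there $p>R$ and $U\le M$; and $E$ is a neighborhood of $K$. At $\partial H$ and at $\infty$ its lower limits are $\ge0$, since $p\ge0$ and $U\to0$. By the minimum principle it is $\ge0$ on $H\setminus K$. The point $x_0$ is not in $K$, as $|x_0|=4R$. So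
$$\frac{|J|}{54R}\le U(x_0)\le\frac{MP}R,\qquad\text{that is,}\quad|J|\le54\cdot42\,P=2268\,P .$$
As $|J|\ge|E^*|-\kappa$, let $\kappa\to0$. This proves (9).

## 9. The area estimate for $\Gamma F^{\operatorname{Re}z}$

**Step 8.** *The aim is to show that $\Gamma F^s$, $s=\operatorname{Re}z$, is small on average; this is the only place where (1) is used.* For $z\in H$ put $Q(z)=|\Gamma(z)F^s(z)|$ with $s=\operatorname{Re}z$. It is a Borel function of $z$, since $F^s(s+iy)=\int1_{\{\tau(x)\le s\}}e^{-(s+iy)x}d\mu(x)$ has a jointly Borel integrand. We claim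
$$\int_S^{2R}\int_{-2R}^{2R}Q(s+iy)\,dy\,ds\le8\sqrt\pi\,R . \tag{10}$$

Let $K(s)=\int|s-\tau(x)|^{-1/2}e^{-\varphi(x)}d|\mu|(x)$. For every $\tau\ge0$ we have $\int_0^{2R}|s-\tau|^{-1/2}ds\le4\sqrt R$: if $\tau\le2R$ the integral is $2\sqrt\tau+2\sqrt{2R-\tau}\le4\sqrt R$ by concavity of the root, and if $\tau>2R$ it is $2\sqrt\tau-2\sqrt{\tau-2R}\le2\sqrt{2R}$. By Tonelli and (2),
$$\int_0^{2R}K(s)\,ds\le4\sqrt R .$$
So $K(s)<\infty$ for a.e. $s\in(S,2R)$. Fix such an $s$. Then $|\mu|(\{\tau=s\})=0$, because the integrand is $\infty$ on this set. Write $K(s)=K_-(s)+K_+(s)$ for the parts over $\{\tau<s\}$ and $\{\tau>s\}$.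

Let $\operatorname{Re}z=s$. The double integral $\int_{N_s}\int_0^\infty|g(u)|e^{s(u-x)}du\,d|\mu|(x)$ is finite. As in Section 4, with $t=x-u$ and $t=u-x$,
$$\Gamma(z)F^s(z)=\int_{N_s}\int_0^\infty g(u)e^{z(u-x)}du\,d\mu(x)=A(z)+B(z),$$
$$A(z)=\int_0^\infty e^{-zt}a(t)\,dt,\quad a(t)=\int_{N_s\cap[t,\infty)}g(x-t)\,d\mu(x),$$
$$B(z)=\int_0^\infty e^{zt}b(t)\,dt,\quad b(t)=\int_{N_s}g(x+t)\,d\mu(x).$$
The absolute convergence also shows that $e^{-st}a$ and $e^{st}b$ are in $L^1(0,\infty)$.

*The term $A$.* For $|\mu|$-a.e. $x\in N_s$ we have $\tau(x)<s$. For $0\le t\le x$, (3) gives $|g(x-t)|\le e^{-\varphi(x-t)}\le e^{-\varphi(x)+\tau(x)t}$. By Minkowski's integral inequality (the norm of an integral is at most the integral of the norms),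
$$\|e^{-st}a\|_{L^2(dt)}\le\int_{\{\tau<s\}}e^{-\varphi(x)}\Big(\int_0^\infty e^{-2(s-\tau(x))t}dt\Big)^{1/2}d|\mu|(x)=\frac{K_-(s)}{\sqrt2}.$$

*The term $B$.* Since $|g(x+t)|\le e^{-\varphi(x+t)}\le e^{-\varphi(x)}$, all integrals converge absolutely, and (1) gives $b(t)=-\int_{\{\tau>s\}}g(x+t)\,d\mu(x)$ for a.e. $t\ge0$. Where $\tau(x)>s$, (3) gives $|g(x+t)|\le e^{-\varphi(x)-\tau(x)t}$. By Minkowski again,
$$\|e^{st}b\|_{L^2(dt)}\le\int_{\{\tau>s\}}e^{-\varphi(x)}\big(2(\tau(x)-s)\big)^{-1/2}d|\mu|(x)=\frac{K_+(s)}{\sqrt2}.$$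

*Plancherel.* The functions $y\mapsto A(s+iy)$ and $y\mapsto B(s+iy)$ are Fourier transforms (for $B$, with the opposite sign in the exponent) of $e^{-st}a$ and $e^{st}b$, which are in $L^1\cap L^2$. So their $L^2(dy)$ norms are at most $\sqrt{2\pi}\,K_\mp(s)/\sqrt2=\sqrt\pi\,K_\mp(s)$. By Cauchy–Schwarz on an interval of length $4R$,
$$\int_{-2R}^{2R}Q(s+iy)\,dy\le2\sqrt R\,\sqrt\pi\,K(s).$$
Integrating over $s$ gives at most $2\sqrt{\pi R}\cdot4\sqrt R=8\sqrt\pi R$, which is (10).

In polar coordinates, with $r\ge R$ as in Step 6,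
$$\int_R^{2R}J(r)\,dr\le8\sqrt\pi,\qquad J(r)=\int_{\{|\theta|<\pi/2:\ r\cos\theta>S\}}Q(re^{i\theta})\,d\theta. \tag{11}$$
(This function $J(r)$ has nothing to do with the set $J$ of Step 7.)

## 10. A good circle and the half-disc bound: end of the proof of Theorem A

If $\Gamma\equiv0$ there is nothing to do before the last step. Otherwise let $v=\log|\Gamma|$ and $v^+=\max(v,0)$, which is continuous and subharmonic on $\mathbb C$.

**Step 9 (half-disc estimate).** *The aim is to see how large $v^+$ may be on arcs.* Fix $z_0$ with $\operatorname{Re}z_0>0$ and let $r\ge2|z_0|$. By (4), $v^+=0$ on the imaginary axis. On the circle $|z|=r$ take the boundary data equal to $v^+$ for $|\theta|\le\pi/2$ and extended oddly under $z\mapsto-\bar z$. They are continuous because $v^+(\pm ir)=0$. Their Poisson integral $h$ in the disc is odd under $z\mapsto-\bar z$, so $h=0$ on the imaginary axis. On the half-disc $\{|z|<r,\operatorname{Re}z>0\}$ the function $v^+-h$ is subharmonic, and it is $0$ on the boundary; hence $v^+\le h$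 there. Folding the left half of the circle onto the right, $h(z_0)$ is the integral over $|\theta|<\pi/2$ of $v^+(re^{i\theta})$ against
$$\frac{r^2-|z_0|^2}{2\pi}\Big(\frac1{|re^{i\theta}-z_0|^2}-\frac1{|re^{i\theta}+\bar z_0|^2}\Big)=\frac{(r^2-|z_0|^2)\,4r\cos\theta\,\operatorname{Re}z_0}{2\pi\,|re^{i\theta}-z_0|^2|re^{i\theta}+\bar z_0|^2}\le\frac{32\operatorname{Re}z_0}{\pi r}\cos\theta ,$$
since both distances are at least $r/2$. Therefore
$$v(z_0)\le\frac{32\operatorname{Re}z_0}{\pi r}\int_{-\pi/2}^{\pi/2}v^+(re^{i\theta})\cos\theta\,d\theta . \tag{12}$$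
So it suffices to find arbitrarily large $r$ for which the integral in (12) is $o(r)$.

**Step 10 (a good radius).** *The aim is to find one $r\in(R,2R)$ at which Steps 6, 7 and 8 all give information.* Consider three exceptional subsets of $(R,2R)$.

- The set $\{r:J(r)>64/R\}$ has measure at most $8\sqrt\pi\,R/64<R/4$, by (11).
- The set where $\int_{r\cos\theta>S}p(re^{i\theta})\,d\theta>40\pi P$ has measure at most $R/4$, by (8). (If $P=0$, then (8) shows that this integral is $0$ for a.e. $r$, so the set is null.)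
- The set $E^*$ has measure at most $R/4$, by (9) and $2268P\le R/4$.

The total is less than $R$, so there is $r\in(R,2R)$ outside all three. Fix it.

**Step 11 (the arc to the right of $\operatorname{Re}z=S$).** *Here we divide $Q$ by $|F^s|$.* Let $|z|=r$ and $\operatorname{Re}z=s>S$. Since $r\notin E^*$, $p(z)\le R$. By (6), $\varphi^*(S)=2R$ and $R\ge1$ (so that $e^{-R}\le\frac12$),
$$|F^s(z)|\ge e^{-p(z)}-e^{-2R}\ge e^{-p(z)}-\tfrac12e^{-R}\ge\tfrac12e^{-p(z)} .$$
So $|\Gamma(z)|=Q(z)/|F^s(z)|\le2Q(z)e^{p(z)}$, and $v^+\le\log^+Q+\log2+p\le Q+\log2+p$. By the choice of $r$,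
$$\int_{r\cos\theta>S}v^+\cos\theta\,d\theta\le\frac{64}R+\pi\log2+40\pi P .$$

**Step 12 (the arc with $0<\operatorname{Re}z<S$).** *Here we use (4) and the smallness of $\cos\theta$.* By (4), $v^+\le2R+\log^+\frac1{S-\operatorname{Re}z}$. First, since $1-\sqrt{1-q}\le q$ for $0\le q\le1$,
$$\int_{0<r\cos\theta<S}2R\cos\theta\,d\theta=4R\Big(1-\sqrt{1-S^2/r^2}\Big)\le\frac{4RS^2}{r^2}\le\frac{4S^2}R .$$
Next, $\log^+\frac1{S-r\cos\theta}$ is nonzero only for $S-1<r\cos\theta<S$. Substitute $t=r\cos\theta$ on each of the two symmetric arcs and use $0\le t\le S\le r/2$, so $t/r\le\frac12$ and $\sqrt{r^2-t^2}\ge r/2$: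
$$2\int_{S-1}^S\log\frac1{S-t}\cdot\frac tr\cdot\frac{dt}{\sqrt{r^2-t^2}}\le\frac2r\int_0^1\log\frac1u\,du=\frac2r\le\frac4R .$$

**Step 13 (conclusion).** *Insert everything into (12).* For $n$ so large that $R_n\ge2|z_0|$,
$$v(z_0)\le\frac{32\operatorname{Re}z_0}{\pi R}\Big[\frac{4S^2}R+\frac{68}R+\pi\log2+40\pi P\Big].$$
As $n\to\infty$ we have $R\to\infty$, $S/R\to0$, and $P/R\to0$ by (7). The right side tends to $0$, so $|\Gamma(z_0)|\le1$. Together with (4), $|\Gamma|\le1$ on all of $\mathbb C$. By Liouville $\Gamma$ is constant, and by (4) with $S=1$, $|\Gamma(x)|\le1/(1-x)\to0$ as $x\to-\infty$. So $\Gamma\equiv0$. In particular the Fourier transform $\Gamma(iy)$ of $g$ vanishes, and $g=0$ a.e. This proves Theorem A, and by Section 3 also Theorem 1 and the remaining half of Theorem 2. $\blacksquare$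

## 11. An extended Titchmarsh theorem, and weights that are nearly log-concave

Theorem A is stated for $\alpha(\mu)=0$ and for the equation on all of $\mathbb R^+$. Translation removes both restrictions.

**Theorem 4.** Let $\varphi$ be as in Theorem A, $\int e^{-\varphi}d|\mu|<\infty$, $\mu\ne0$, $|g|\le Ce^{-\varphi}$, $c\ge0$. If $\int g(x+y)\,d\mu(x)=0$ for a.e. $y\ge c$, then $g=0$ a.e. on $[\alpha(\mu)+c,\infty)$.

*Proof.* Let $b=\alpha(\mu)$, let $\mu_b$ be $\mu$ translated by $-b$, and put $\psi(x)=\varphi(x+b)$, $\tilde g(x)=g(x+b+c)$. Then $\psi$ is continuous, convex and superlinear, $\int e^{-\psi}d|\mu_b|=\int e^{-\varphi}d|\mu|<\infty$ and $\alpha(\mu_b)=0$. By convexity $\varphi(u+c)-\varphi(u)$ is nondecreasing in $u$, so it is at least $\varphi(c)-\varphi(0)$. Hence $|\tilde g(x)|\le Ce^{-\varphi(x+b+c)}\le C'e^{-\psi(x)}$. Finally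
$$\int\tilde g(x+y)\,d\mu_b(x)=\int g(x+c+y)\,d\mu(x)=0\qquad\text{for a.e. }y\ge0 .$$
Theorem A gives $\tilde g=0$ a.e., which is the claim. $\square$

Concavity of $\log w$ can also be relaxed. A translation by $\delta/2$ changes $\varphi(u)$ by at least about $\frac\delta2\varphi(u)/u$, and this gives room for an error of smaller order in $\log w$.

**Theorem 3.** Let $w$ be a weight with $w(x+y)\le C\,w(x)w(y)$. Suppose there is a continuous convex $\varphi$ with $\varphi(x)/x\to\infty$ and $\log w(x)=-\varphi(x)+o(\varphi(x)/x)$ as $x\to\infty$. Then every nonzero closed ideal of $L^1(w,\mathbb R^+)$ is standard.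

*Proof.* Let $\theta=|\log w+\varphi|$; it is continuous and $\theta(u)=o(\varphi(u)/u)$. Let $I\ne\{0\}$ be a closed ideal, $a=\inf\{\alpha(f):0\ne f\in I\}$, let $g$ annihilate $I$ with $|g|\le C_1w$, and let $0\ne f\in I$, $b=\alpha(f)$. Exactly as in Section 3, where Fubini now uses $w(x+y)\le Cw(x)w(y)$, we get $\int f(x)g(x+y)\,dx=0$ for a.e. $y\ge0$.

Fix $\delta>0$ and put $\psi(x)=\varphi(x+b+\delta/2)$, which is continuous, convex and superlinear. The slope of $\varphi$ over $[u,u+\frac\delta2]$ is at least its slope over $[0,u]$, and the slope over $[q-\frac\delta2,q]$ is at least the slope over $[0,q]$: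
$$\varphi(u+\tfrac\delta2)-\varphi(u)\ge\tfrac\delta2\,\frac{\varphi(u)-\varphi(0)}u\quad(u>0),\qquad\varphi(q)-\varphi(q-\tfrac\delta2)\ge\tfrac\delta2\,\frac{\varphi(q)-\varphi(0)}q\quad(q\ge\tfrac\delta2).$$
The right sides exceed $\theta(u)$, respectively $\theta(q)$, for large arguments, because $\theta(u)=o(\varphi(u)/u)$. On compact sets everything is bounded. So there is a constant $C'$ such that, with $u=x+b$ and $q=u+\delta$, for all $x\ge0$,
$$e^{-\psi(x)}=e^{-\varphi(u+\delta/2)}\le C'e^{-\varphi(u)-\theta(u)}\le C'w(x+b),$$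
$$w(x+b+\delta)\le e^{-\varphi(q)+\theta(q)}\le C'e^{-\varphi(q-\delta/2)}=C'e^{-\psi(x)} .$$

By the first line $f_b(x)=f(x+b)$ satisfies $\int|f_b|e^{-\psi}\le C'\int_b^\infty|f|w<\infty$, and $\alpha(f_b)=0$. By the second line $\tilde g(x)=g(x+b+\delta)$ satisfies $|\tilde g|\le C_1C'e^{-\psi}$. Since $f=0$ a.e. on $[0,b]$,
$$\int f_b(x)\tilde g(x+y)\,dx=\int f(x)g(x+\delta+y)\,dx=0\qquad\text{for a.e. }y\ge0 .$$
Theorem A gives $g=0$ a.e. on $[b+\delta,\infty)$. Let $\delta\to0$, and then let $f$ vary in $I$ so that $b\to a$: $g=0$ a.e. on $(a,\infty)$. So $g$ annihilates $M_a$, and Hahn–Banach gives $M_a\subset I$. Since $I\subset M_a$ by the definition of $a$, we have $I=M_a$. $\square$
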